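# Uniform schlicht balls for mappings with exponentially integrable distortion

## 1. The affine part of a map at a point and a scale

Throughout, $n\ge 3$, $B_R=B(0,R)\subset\mathbf R^n$ and $S_R=\partial B_R$. The letters $C,C_0,C_1,\dots\ge 1$ and $c,c_1,\dots\in(0,1]$ denote constants that depend only on $n$; the unnumbered ones may change from line to line. The sign $⨍$ is written here as an average: $\frac1{|B|}\int_B w$ is the average of $w$ over $B$, also denoted $w_B$. For a matrix, $|\cdot|$ is the operator norm.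

Fix once and for all a radial $\varphi\in C_c^\infty(B_1)$ with $\varphi\ge 0$ and $\int\varphi=1$, depending only on $n$, and put $\varphi_t=t^{-n}\varphi(\cdot/t)$.

**Definition (affine part and defect).** For a map $G$ with values in $\mathbf R^n$, a point $x$ and a scale $t>0$, put
$$b(x,t)=G*\varphi_t(x),\qquad P(x,t)=D(G*\varphi_t)(x),$$
$$\beta(x,t)^2=t^{-2-n}\int_{|h|<t}\big|G(x+h)-b(x,t)-P(x,t)h\big|^2\,dh .$$

So $h\mapsto b+Ph$ is a smoothed first-order Taylor polynomial of $G$ seen from $x$ at scale $t$, and $\beta$ measures, relative to $t$, how far $G$ is from it on $B(x,t)$ in mean square. Three examples show what to expect.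

If $G$ is affine, then $G*\varphi_t=G$, because $\varphi$ is even and has integral $1$. So $\beta\equiv 0$.

Let $G(x)=|x_1|e_1$. Since $G(th)=tG(h)$, we get $b(0,t)=t\,b(0,1)$, $P(0,t)=P(0,1)$ and $\beta(0,t)=\beta(0,1)$. This number is positive, as $G$ is not affine on $B_1$. At the point $0$ no scale is good. But if $|x_1|\ge t$, then $G$ is affine on $B(x,t)$ and $\beta(x,t)=0$. Since $\beta$ is bounded here ($G$ is $1$-Lipschitz), $\int_{B_1}\beta(x,t)^2dx\le Ct$. At a small scale, most points are good.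

Let $G(x)=k^{-1}\sin(kx_1)e_1$. This is the imaginary part of $k^{-1}e^{ikx_1}e_1$, so the integrand in $\beta(x,t)^2$ is the square of the imaginary part of $k^{-1}e^{ikx_1}m$, where $m=e^{ikh_1}-\hat\varphi(tke_1)(1+ikh_1)$. Its mean over a period in $x_1$ is $\frac12k^{-2}|m|^2$. We shall see in a moment that $|m|\le C\min(s^2,1)$ with $s=tk$. Hence the mean of $\beta(\cdot,t)^2$ is at most $Ck^{-2}t^{-2}\min(s^4,1)=C\min(s^2,s^{-2})$. Only the scales $t\approx 1/k$ are bad, and the integral of this bound against $dt/t$ does not depend on $k$.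

The last example is the general case, read on the Fourier side.

**Lemma 1 (few bad scales).** For $G\in W^{1,2}(\mathbf R^n,\mathbf R^n)$,
$$\int_0^\infty\int_{\mathbf R^n}\beta(x,t)^2\,dx\,\frac{dt}t\le C\int_{\mathbf R^n}|DG|^2 .$$

*Proof.* Let $\hat G(\xi)=\int G(x)e^{-ix\cdot\xi}dx$. For fixed $t$ and $h$, the function $x\mapsto G(x+h)-G*\varphi_t(x)-D(G*\varphi_t)(x)h$ has Fourier transform $m\,\hat G(\xi)$ with
$$m=e^{ih\cdot\xi}-\hat\varphi(t\xi)(1+ih\cdot\xi).$$
By Plancherel and Fubini, the left side of the lemma equals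
$$(2\pi)^{-n}\int|\hat G(\xi)|^2\Big[\int_0^\infty t^{-2-n}\int_{|h|<t}|m|^2\,dh\,\frac{dt}t\Big]d\xi .$$
Let $s=t|\xi|$; then $|h\cdot\xi|\le s$.

Suppose $s\le 1$. Then $|e^{ih\cdot\xi}-1-ih\cdot\xi|\le s^2/2$. As $\varphi$ is even and supported in $B_1$, $|1-\hat\varphi(t\xi)|=\int\varphi(y)(1-\cos(ty\cdot\xi))\,dy\le s^2/2$. Since $m=(e^{ih\cdot\xi}-1-ih\cdot\xi)+(1-\hat\varphi(t\xi))(1+ih\cdot\xi)$ and $|1+ih\cdot\xi|\le\sqrt2$, we get $|m|\le\frac{s^2}2(1+\sqrt 2)\le 2s^2$.

Suppose $s>1$. Since $|\eta_j\hat\varphi(\eta)|\le\|\partial_j\varphi\|_{L^1}$, we have $|\hat\varphi(t\xi)|\le C/s$, so $|m|\le 1+\frac Cs(1+s)\le C$.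

Thus $|m|\le C\min(s^2,1)$. With $t^{-2}=|\xi|^2s^{-2}$, the bracket is at most
$$C\int_0^\infty t^{-2}\min(s^4,1)\frac{dt}t=C|\xi|^2\int_0^\infty\min(s^4,1)s^{-3}\,ds=C|\xi|^2 .$$
Finally $(2\pi)^{-n}\int|\xi|^2|\hat G|^2$ is the integral of the squared Hilbert–Schmidt norm of $DG$, which is at most $n\int|DG|^2$. $\square$

Here is what this is for. The measure $dt/t$ gives infinite mass to every interval $(0,t_0)$, while the integral in Lemma 1 is finite. So for every $\kappa>0$, among the scales between $\tau$ and $t_0$ there is one with $\int\beta(x,t)^2dx\le\kappa$, as soon as $\log(t_0/\tau)\ge C\kappa^{-1}\int|DG|^2$. At this scale $G$ is close to affine near most points, and $\tau$ is controlled by the energy of $G$ alone. A map that is close to an *invertible* affine map should be invertible over a ball. We use this to find, for maps that need not be injective anywhere near a prescribed point, a ball of controlled radius over which the map has a homeomorphic branch.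

## 2. Balls over which a map of finite distortion is a homeomorphism

**Definition (finite distortion).** Let $\Omega\subset\mathbf R^n$ be open. A mapping $f:\Omega\to\mathbf R^n$ is a *mapping of finite distortion* if $f\in W^{1,1}_{\rm loc}(\Omega,\mathbf R^n)$, $J_f\in L^1_{\rm loc}(\Omega)$, and there is a measurable $K:\Omega\to[1,\infty]$, finite a.e., with
$$|Df(x)|^n\le K(x)J_f(x)\quad\text{for a.e. }x\in\Omega .$$
Its *distortion* is $K_f=|Df|^n/J_f$ where $J_f>0$, and $K_f=1$ otherwise. We always take $f$ continuous.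

The definition forces $J_f\ge 0$ a.e. and $Df=0$ a.e. on $\{J_f=0\}$. Hence
$$|Df|^n=K_fJ_f\ \text{ a.e.},\qquad K_f\ge 1. \tag{1}$$

**Definition (schlicht ball).** A *schlicht ball of radius $\rho$* for $f$ is a ball $B(y,\rho)$ for which there is a domain $D$ in the domain of definition of $f$ such that $f|_D$ is a homeomorphism onto $B(y,\rho)$. A schlicht ball contains concentric schlicht balls of all smaller radii: restrict the homeomorphism to the preimage of the smaller ball.

**Problem (Open problem 9 of the printed book from which it is taken).** Let $n\ge3$, $\lambda>0$, $A<\infty$. Let $f:B_1\to\mathbf R^n$ be a continuous mapping of finite distortion with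
$$\operatorname{diam}f(B_{1/2})=1,\qquad \int_{B_1}\exp(\lambda K_f)\le A. \tag{2}$$
Is there $r>0$, depending only on $n,\lambda,A$, such that every such $f$ has a schlicht ball of radius $r$? The center $y$ and the domain $D$ may depend on $f$.

The answer is yes, with an explicit radius.

**Theorem 1.** There is $C=C(n)$ such that every $f$ as in the problem has a schlicht ball of radius
$$r=\exp\big(-C(1+W)^C\big),\qquad W=\frac{\log(e+A)}\lambda .$$

Two cases can be done by hand.

*Linear maps.* Let $f(x)=Px$ with $\det P>0$ and smallest stretching $\ell=\min_{|z|=1}|Pz|$. Then $\operatorname{diam}f(B_{1/2})=|P|=1$ and $K_f=1/\det P$. The ball $B(0,\ell)$ is schlicht, as $P^{-1}B(0,\ell)\subset B_1$. Since $\det P\le\ell|P|^{n-1}=\ell$, we have $\ell\ge 1/K_f$, and (2) says $K_f\le\lambda^{-1}\log(A/|B_1|)$. So $r$ can be taken as $\lambda/\log(A/|B_1|)$ for linear maps. Conversely, $f(x)=(x_1,\varepsilon x_2,\dots,\varepsilon x_n)$ with $0<\varepsilon\le 1$ has $\operatorname{diam}f(B_{1/2})=1$ and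 $K_f\equiv\kappa=\varepsilon^{1-n}$. It satisfies (2) with $A=|B_1|e^{\lambda\kappa}$, while $f(B_1)$ contains no ball of radius $>\varepsilon=\kappa^{-1/(n-1)}$. So $r$ must depend on $\lambda$ and $A$.

*The winding map.* In cylindrical coordinates let $f(\rho,\vartheta,x_3,\dots,x_n)=(\rho,2\vartheta,x_3,\dots,x_n)$. Its singular values are $2,1,\dots,1$, so $K_f=2^n/2=2^{n-1}$. As $|f(x)|=|x|$ and $f(B_{1/2})=B_{1/2}$, the diameter is $1$. No neighborhood of $0$ is mapped injectively, so the center of $B_1$ is useless. But with $y=e_1/4$, the ball $B(y,\frac14)$ lies in $\{|\vartheta|<\pi/2\}$, and the branch of $f^{-1}$ with values in $\{|\vartheta|<\pi/4\}$ maps it into $B_1$, since $f$ preserves norms. So the place must be chosen.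

## 3. The class $\mathcal E(\Omega)$ and the exponents $p$, $q_0$

Fix
$$p=n-\tfrac12,\qquad q_0=2n-1 .$$
Then $n-1<p<n$, $p\ge 2$, $q_0=2p$ and
$$\frac p{n-p}=q_0,\qquad \frac1{q_0}+\frac{n-1}p=1 . \tag{3}$$
We need $p>n-1$ to have Hölder continuity on $(n-1)$-dimensional spheres, $p\ge 2$ to use Lemma 1, and $p<n$ because (1) with Hölder gives $|Df|\in L^p$ from $J_f\in L^1$ and $K_f\in L^{p/(n-p)}$.

**Definition.** For a domain $\Omega$, $\mathcal E(\Omega)$ is the class of continuous nonconstant mappings of finite distortion $f:\Omega\to\mathbf R^n$ that are discrete and open, with $|Df|^n/\log(e+|Df|)\in L^1_{\rm loc}(\Omega)$ and $K_f\in L^{q_0}_{\rm loc}(\Omega)$.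

*Discrete* means that each fiber $f^{-1}(y)$ is a discrete set; *open* means that images of open sets are open. The winding map is discrete and open; it lies in $\mathcal E(\mathbf R^n)$, as $Df$ and $K_f$ are bounded. Clearly $\mathcal E(\Omega)\subset W^{1,p}_{\rm loc}(\Omega)$.

The proof of Theorem 1 works with the $L^{q}$ norms of $K_f$, and it also gives the following.

**Theorem 2.** There is $q_n<\infty$ such that if $q\ge q_n$, $f\in\mathcal E(B_1)$, $\operatorname{diam}f(B_{1/2})=1$ and $\int_{B_1}K_f^q\le A$, then $f$ has a schlicht ball of radius $r(n,A)>0$.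

**Theorem 3.** For $0<q<n-1$ the statement of Theorem 2 fails, even for quasiconformal maps: there is $A=A(n,q)$ such that for every $\varepsilon\in(0,\frac14)$ there is a quasiconformal $f:B_1\to\mathbf R^n$ with $\operatorname{diam}f(B_{1/2})=1$, $\int_{B_1}K_f^q\le A$, and such that $f(B_1)$ contains no ball of radius $>\varepsilon$.

The range $n-1\le q<q_n$ is not settled here. Theorems 2 and 3 are not needed for Theorem 1.

We use two published facts.

* **(KKM)** Kauhanen–Koskela–Malý, *Mappings of finite distortion: discreteness and openness*, Arch. Ration. Mech. Anal. 160 (2001): a mapping of finite distortion of a domain with $J_f\in L^1_{\rm loc}$ and $\exp(\lambda K)\in L^1_{\rm loc}$ for some $\lambda>0$ is constant or discrete and open.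
* **(V)** Väisälä, *Discrete open mappings on manifolds*, Ann. Acad. Sci. Fenn. A I 392 (1966) (see also Rickman, *Quasiregular Mappings*, Sect. I.4): for a discrete open $f:\Omega\to\mathbf R^n$, $\Omega$ a domain, the local index $i(x,f)$ is a nonzero integer of constant sign on $\Omega$, and $\deg(f,D,y)=\sum_{x\in D\cap f^{-1}(y)}i(x,f)$ for open $D\Subset\Omega$ and $y\notin f(\partial D)$.

For the winding map the local index is $2$ on the axis $\{\rho=0\}$ and $1$ elsewhere.

**The maps of the problem lie in $\mathcal E(B_1)$.** They are nonconstant, since $\operatorname{diam}f(B_{1/2})=1$. So they are discrete and open by (KKM), and $K_f\in L^s(B_1)$ for all $s<\infty$. It remains to bound $|Df|^n/\log(e+|Df|)$. At points where $K_f\le\frac n\lambda\log(e+|Df|)$, (1) gives $|Df|^n/\log(e+|Df|)\le\frac n\lambda J_f$. At the other points $e^{\lambda K_f}>(e+|Df|)^n\ge|Df|^n/\log(e+|Df|)$. Both bounds are locally integrable.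

**Diameters on balls and spheres.** If $f\in\mathcal E(\Omega)$ and $\overline B_r\subset\Omega$, then
$$\operatorname{diam}f(B_r)\le\operatorname{diam}f(S_r). \tag{4}$$
Indeed $f(B_r)$ is open and bounded, and its closure lies in the compact set $f(\overline B_r)$, so $\partial f(B_r)\subset f(\overline B_r)\setminus f(B_r)\subset f(S_r)$. A bounded open set has the same diameter as its boundary: two points of the closure at maximal distance cannot be interior, since an interior point could be moved farther away.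

## 4. From closeness to a linear map on one sphere to a schlicht ball

Openness and discreteness enter the proof only through (4) and the next lemma.

**Lemma 2.** Let $\Phi:B_1\to\mathbf R^n$ be continuous, discrete and open. Let $P$ be linear with $\det P>0$ and $\ell=\min_{|z|=1}|Pz|$. If $\sup_{S_r}|\Phi-P|\le\ell/8$ for some $r\in(\frac12,1)$, then there is a domain $D'\subset B_r$ such that $\Phi|_{D'}$ is a homeomorphism onto $V=B(0,\ell/4)$.

*Proof.* For $y\in V$, $z\in S_r$ and $s\in[0,1]$,
$$|(1-s)Pz+s\Phi(z)-y|\ge|Pz|-|\Phi(z)-Pz|-|y|\ge\tfrac\ell2-\tfrac\ell8-|y|>0 .$$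
So the homotopy from $P$ to $\Phi$ avoids $y$ on $S_r$, and $\deg(\Phi,B_r,y)=\deg(P,B_r,y)$. The latter is $1$, because $|P^{-1}y|\le|y|/\ell<\frac14<r$ and $\det P>0$. By (V), $1$ is the sum of the nonzero integers $i(z,\Phi)$, all of one sign, over $z\in B_r\cap\Phi^{-1}(y)$. A sum of nonzero integers of one sign equals $1$ only if it has exactly one term. So each $y\in V$ has exactly one preimage in $B_r$. Let $D'=B_r\cap\Phi^{-1}(V)$, an open set. The map $\Phi:D'\to V$ is bijective, continuous and open, so it is a homeomorphism, and $D'$ is connected because $V$ is. $\square$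

The first thing to try is the inverse function theorem. Suppose even that $f$ is smooth. Somewhere $Df\ne0$, hence $J_f>0$ there by (1), and $f$ has *some* schlicht ball. The radius is the trouble. Take $f_k(x)=x+\frac1{2k}\sin(kx_1)e_1$. Then $|Df_k|\le\frac32$ and $J_{f_k}\ge\frac12$, so $K_{f_k}\le2(\frac32)^n$ for all $k$. The second derivative has size $k/2$, so $f_k$ is well approximated by its own differential only at scales below $1/k$, and the inverse function theorem with that input yields radii of order $1/k$. Yet $f_k$ is within $\frac1{2k}$ of the identity, and Lemma 2 with $P=\mathrm{Id}$ gives a schlicht ball of radius $\frac14$ once $k\ge4$. The scale to look at is not the infinitesimal one. It must be found, and Lemma 1 finds it at a cost that depends only on an energy.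

For Lemma 1 to lead to Lemma 2 with quantitative constants, we need four things for a suitably normalized map $F$:

1. an upper bound for $\|DF\|_{L^p}$, which will need a bound for $\operatorname{diam}F$ on a larger ball;
2. a lower bound for $|P(x,t)|$ at many points;
3. a lower bound for $\det P(x,t)$, hence for $\ell$;
4. the passage from the mean-square closeness $\beta$ to uniform closeness on a sphere.

Items 1 and 3 use integration by parts for Jacobians (Section 5). Items 2 and 4 use a lemma on spheres (Section 6).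

## 5. Integration by parts for Jacobians below $W^{1,n}$

We write $J(u_1,\dots,u_n)$ for the determinant of the gradients $\nabla u_1,\dots,\nabla u_n$.

For $f\in W^{1,n}_{\rm loc}$ the identity $\int\zeta J_f=-\int f_1J(\zeta,f_2,\dots,f_n)$ follows by mollification. Our maps are only in $W^{1,p}_{\rm loc}$ with $p<n$, and a product of $n$ functions in $L^p$ need not converge under mollification. The map $x/|x|$ shows that this is a true obstacle. It is bounded and in $W^{1,s}$ near $0$ for every $s<n$, and its Jacobian vanishes a.e. But for radial $\zeta$, integration in polar coordinates and $\int_{S_1}x_1\,dx_2\wedge\dots\wedge dx_n=|B_1|$ give $-\int f_1J(\zeta,f_2,\dots,f_n)=-|B_1|\int_0^\infty\zeta'(r)\,dr=|B_1|\zeta(0)$. For this map $|Df|=1/|x|$, and $|Df|^n/\log(e+|Df|)$ just fails to be integrable at $0$, because $\int_0^{1/2}\frac{dr}{r\log(e+1/r)}=\infty$. The integrability built into $\mathcal E(\Omega)$ is what makes the identity true.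

**Lemma 3 (Jacobians).** Let $f\in\mathcal E(\Omega)$ and $\zeta\in C_c^\infty(\Omega)$.

(a) $\int\zeta J_f=-\int f_1\,J(\zeta,f_2,\dots,f_n)$.

(b) For every linear $P:\mathbf R^n\to\mathbf R^n$: $\ \big|\int\zeta\,(J_f-\det P)\big|\le n\int|f-P|\,|\nabla\zeta|\,(|Df|+|P|)^{n-1}$.

*Proof of (a).*

**Step 1 (reduction to a compactly supported map).** The aim is to rewrite (a) as the vanishing of one integral. Let $\chi\in C_c^\infty(\Omega)$ with $\chi=1$ near $\operatorname{supp}\zeta$, and let $v=(\zeta f_1,\chi f_2,\dots,\chi f_n)$, extended by $0$; say $\operatorname{supp}v\subset B_R$. Then $v\in W^{1,1}(\mathbf R^n)$ is continuous. Off $\operatorname{supp}\zeta$ the first component vanishes, and near $\operatorname{supp}\zeta$ we have $\chi=1$, so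
$$\det Dv=\zeta J_f+f_1J(\zeta,f_2,\dots,f_n).$$
This is in $L^1$, because $J_f\in L^1_{\rm loc}$, $f_1$ is locally bounded and $|Df|^{n-1}\in L^1_{\rm loc}$ (as $p>n-1$). So (a) says $\int\det Dv=0$. Moreover $|Dv|\le C_f(1+|Df|)\mathbf 1_{\operatorname{supp}\chi}$, where $C_f$ may depend on $f,\zeta,\chi$. The function $\Psi(s)=s^n/\log(e+s)$ is increasing and satisfies $\Psi(C_f(1+s))\le C_f'(1+\Psi(s))$. Hence $|Dv|^n/\log(e+|Dv|)\in L^1(\mathbf R^n)$.

**Step 2 (Lipschitz truncation).** We replace $v$ by Lipschitz maps, for which the integral of the Jacobian vanishes. Let $g(x)=\sup_{\rho>0}\frac1{|B(x,\rho)|}\int_{B(x,\rho)}|Dv|$. We claim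
$$|v(x)-v(y)|\le C|x-y|\,(g(x)+g(y))\quad\text{whenever }g(x),g(y)<\infty. \tag{5}$$
Put $\rho=|x-y|$. By continuity of $v$ at $x$ and Poincaré's inequality,
$$|v(x)-v_{B(x,\rho)}|\le\sum_{j\ge0}|v_{B(x,2^{-j}\rho)}-v_{B(x,2^{-j-1}\rho)}|\le\sum_{j\ge0}C2^{-j}\rho\,g(x)\le C\rho\,g(x),$$
and likewise at $y$. Both $B(x,\rho)$ and $B(y,\rho)$ lie in $B'=B(x,2\rho)$ and have comparable volume to it, so $|v_{B(x,\rho)}-v_{B(y,\rho)}|\le\frac C{|B'|}\int_{B'}|v-v_{B'}|\le C\rho\,g(x)$. This proves (5).

By (5), $v$ is $Cs$-Lipschitz on $E_s=\{g\le s\}$. Extend $v|_{E_s}$ to a $Cs$-Lipschitz map $v_s$ on $\mathbf R^n$ (componentwise, by McShane's formula). If $|x|\ge2R$, a ball centered at $x$ that meets $B_R$ has radius at least $R$, so $g(x)\le s_0:=CR^{-n}\|Dv\|_{L^1}$. Let $s\ge s_0$. Then $\{g>s\}\subset B_{2R}$, and $v_s=v=0$ off $B_{2R}$. As $v_s$ is Lipschitz with compact support, $\int\det Dv_s=0$. The function $v-v_s\in W^{1,1}_{\rm loc}$ vanishes on $E_s$, so $Dv=Dv_s$ a.e. on $E_s$. Therefore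
$$\Big|\int_{E_s}\det Dv\Big|=\Big|\int_{\{g>s\}}\det Dv_s\Big|\le Cs^n|\{g>s\}| . \tag{6}$$

**Step 3 (the error tends to zero along a sequence).** Here the logarithm is used. The Hardy–Littlewood weak type estimate, applied to $|Dv|\mathbf 1_{\{|Dv|>s/2\}}$, gives $|\{g>s\}|\le\frac Cs\int_{\{|Dv|>s/2\}}|Dv|$. By Fubini,
$$\int_{s_0}^\infty\frac{s^n|\{g>s\}|}{s\log(e+s)}\,ds\le C\int|Dv|\int_0^{2|Dv|}\frac{s^{n-2}}{\log(e+s)}\,ds\,dx .$$
The function $s^{n-2}/\log(e+s)$ is nondecreasing: its derivative has the sign of $(n-2)\log(e+s)-\frac s{e+s}\ge1-1=0$, and here $n\ge3$ is used. So the inner integral is at most $2|Dv|\cdot(2|Dv|)^{n-2}/\log(e+2|Dv|)$, and the whole is at most $C\int|Dv|^n/\log(e+|Dv|)<\infty$. Since $\int^\infty\frac{ds}{s\log(e+s)}=\infty$, it follows that $\liminf_{s\to\infty}s^n|\{g>s\}|=0$. As $g<\infty$ a.e. and $\det Dv\in L^1$, we let $s\to\infty$ in (6) along a suitable sequence, and dominated convergence gives $\int\det Dv=0$.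

*Proof of (b).* The purpose is to compare $J_f$ with $\det P$ one row at a time. Let $P_i$ be the components of $P$ and $u_i=f_i-P_i$. Replacing the $f_i$ by the $P_i$ one after the other gives
$$J_f-\det P=\sum_{i=1}^nJ(P_1,\dots,P_{i-1},u_i,f_{i+1},\dots,f_n).$$
We claim that, for each $i$,
$$\int J(P_1,\dots,P_{i-1},\zeta u_i,f_{i+1},\dots,f_n)=0 . \tag{7}$$
For $i\ge2$ at most $n-1$ entries are non-linear. They belong to $W^{1,n-1}_{\rm loc}$, and $\zeta u_i$ has compact support. Mollifying these entries, the determinants converge in $L^1$, and for smooth entries with one of them compactly supported the integral is zero by Stokes. For $i=1$ the integral is $\int J(\zeta f_1,f_2,\dots,f_n)-\int J(\zeta P_1,f_2,\dots,f_n)$. The first term is $\int\big(\zeta J_f+f_1J(\zeta,f_2,\dots,f_n)\big)=0$ by (a). The second is zero by mollifying $f_2,\dots,f_n\in W^{1,n-1}_{\rm loc}$, since $\zeta P_1$ is smooth with compact support.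

By (7) and the product rule,
$$\int\zeta J(P_1,\dots,P_{i-1},u_i,f_{i+1},\dots,f_n)=-\int u_i\,J(P_1,\dots,P_{i-1},\zeta,f_{i+1},\dots,f_n).$$
By Hadamard's inequality the right side is at most $\int|f-P|\,|\nabla\zeta|\,|P|^{i-1}|Df|^{n-i}$ in absolute value. Sum over $i$. $\square$

## 6. Small in mean implies small on some sphere

A function in $W^{1,p}$ with $p<n$ that is small in $L^1$ need not be uniformly small. But on almost every sphere it is Hölder continuous, because $p$ exceeds the dimension of the sphere.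

**Lemma 4 (spheres).** Let $(R_1,R_2)=(1,2)$ or $(\frac12,1)$, $\mathcal A=\{R_1<|x|<R_2\}$, and let $u\in W^{1,p}(\mathcal A,\mathbf R^n)$ be continuous. Put $\delta=\|u\|_{L^1(\mathcal A)}$ and $H=\|Du\|_{L^p(\mathcal A)}$. There is $r\in(R_1,R_2)$ with
$$\sup_{S_r}|u|\le C(\delta+\delta^\theta H^{1-\theta}),\qquad\theta=\frac1{1+N},\quad N=(n-1)(2n-1).$$

*Proof.* Let $u_j$ be mollifications of $u$, defined on a given compact subset of $\mathcal A$ for large $j$. Then $u_j\to u$ locally uniformly and $Du_j\to Du$ in $L^p_{\rm loc}(\mathcal A)$. By Fubini and passage to a subsequence, $\int_{S_r}|Du_j-Du|^p\to0$ for a.e. $r\in(R_1,R_2)$. By Chebyshev's inequality the set of $r$ with both $\|u\|_{L^1(S_r)}\le C\delta$ and $\|Du\|_{L^p(S_r)}\le CH$ has positive measure. Fix such an $r$ for which the convergence holds too. Morrey's inequality on $S_r$, applied to $u_j$ and passed to the limit, gives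
$$|u(x)-u(y)|\le C_1H|x-y|^\gamma\quad(x,y\in S_r),\qquad\gamma=1-\frac{n-1}p=\frac1{2n-1}.$$
Let $m=\sup_{S_r}|u|=|u(x_0)|$ and assume $m>0$. Let $\rho=\min\{\frac12,(m/2C_1H)^{1/\gamma}\}$, with $\rho=\frac12$ if $H=0$. On $S_r\cap B(x_0,\rho)$, a set of area at least $c\rho^{n-1}$, we have $|u|\ge m-C_1H\rho^\gamma\ge m/2$. So $C\delta\ge cm\rho^{n-1}$. If $\rho=\frac12$, then $m\le C\delta$. Otherwise $m^{1+(n-1)/\gamma}\le C\delta H^{(n-1)/\gamma}$, and $(n-1)/\gamma=N$, so $m\le C\delta^\theta H^{1-\theta}$. $\square$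

## 7. A schlicht ball for a map with controlled growth

**Proposition 1.** There is $C_0=C_0(n)$ such that if $F\in\mathcal E(B_3)$, $\operatorname{diam}F(B_1)\ge1$, $\operatorname{diam}F(B_3)\le L$ with $L\ge1$, and
$$T:=\Big(\frac1{|B_3|}\int_{B_3}K_F^{q_0}\Big)^{1/q_0}<\infty,$$
then $F$ has a schlicht ball of radius $\ge\exp(-C_0(LT)^{C_0})$.

*Proof.* As $K_F\ge1$, we have $T\ge1$. Put $M=LT\ge1$ and $Q=2M\ge2$. The point of $Q$ is that any quantity $CM^C$ is at most $Q^{C'}$. After a translation $F(0)=0$, so $|F|\le L$. Write $K=K_F$, $J=J_F$.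

**Step 1 (an upper bound for the energy).** We show
$$\|DF\|_{L^p(B_{5/2})}\le CM. \tag{8}$$
This is a Caccioppoli argument. Let $\psi\in C_c^\infty(B_3)$, $0\le\psi\le1$, $\psi=1$ on $B_{5/2}$, $|\nabla\psi|\le C$. Lemma 3(a) with $\zeta=\psi^n$, then (1), then Hölder with exponents $\frac n{n-1}$ and $n$, give
$$\int\psi^nJ\le CL\int\psi^{n-1}|DF|^{n-1}=CL\int\psi^{n-1}J^{\frac{n-1}n}K^{\frac{n-1}n}\le CL\Big(\int\psi^nJ\Big)^{\frac{n-1}n}\Big(\int_{B_3}K^{n-1}\Big)^{\frac1n}.$$
Since $\int\psi^nJ<\infty$, we may divide. As $n-1\le q_0$, Jensen gives $\int_{B_3}K^{n-1}\le CT^{n-1}$. So $\int_{B_{5/2}}J\le CL^nT^{n-1}$. By Hölder with exponents $\frac np$ and $\frac n{n-p}$, and $\frac p{n-p}=q_0$,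
$$\int_{B_{5/2}}|DF|^p=\int_{B_{5/2}}J^{\frac pn}K^{\frac pn}\le\Big(\int_{B_{5/2}}J\Big)^{\frac pn}\Big(\int_{B_3}K^{q_0}\Big)^{\frac{n-p}n}\le C(L^nT^{n-1})^{\frac pn}T^{\frac pn}=C(LT)^p .$$

**Step 2 (choice of a scale).** We apply Lemma 1. Let $\chi\in C_c^\infty(B_{5/2})$, $0\le\chi\le1$, $\chi=1$ on $B_{9/4}$, with $|\nabla\chi|\le C$, and $G=\chi F$. Since $p\ge2$, $G$ has bounded support and $|F|\le L\le M$, (8) gives $\|DG\|_{L^2}\le C\|DG\|_{L^p}\le CM$. Define $b,P,\beta$ from $G$ as in Section 1. For $x\in B_2$ and $t\le\frac14$ we have $B(x,t)\subset B_{9/4}$, so $b,P,\beta$ at $(x,t)$ depend only on $F|_{B(x,t)}$. Let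
$$t_0=c_2M^{-N-1}\le\tfrac14,$$
with a small $c_2=c_2(n)$ fixed in Step 3. Let $\kappa\in(0,1)$ be a number, depending only on $n$ and $M$, that is fixed in Steps 4–6. Let $\tau=t_0\exp(-CM^2/\kappa)$, where the constant $C$ here is one with $\int_0^\infty\int\beta^2dx\frac{dt}t\le CM^2$ (Lemma 1). As $\int_\tau^{t_0}\frac{dt}t=CM^2/\kappa$, there is $t\in[\tau,t_0]$ with
$$\int_{\mathbf R^n}\beta(x,t)^2\,dx\le\kappa, \tag{9}$$
for otherwise $\int_\tau^{t_0}\int\beta^2dx\frac{dt}t$ would exceed $\kappa\cdot CM^2/\kappa=CM^2$. Fix this $t$.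

**Step 3 (the affine parts are not all small).** We show
$$\int_{B_2}|P(x,t)|\,dx\ge\sigma:=c_3M^{-N}. \tag{10}$$
The idea is that if all slopes at scale $t$ were small, $F$ would be close to a constant in $L^1$, hence on a sphere, against $\operatorname{diam}F(B_1)\ge1$. First, by (8), $\|F-F*\varphi_t\|_{L^1(B_2)}\le t\|DF\|_{L^1(B_{9/4})}\le Ct_0M$. By Poincaré, $\|F*\varphi_t-y_0\|_{L^1(B_2)}\le C\int_{B_2}|P(x,t)|dx$ for some $y_0\in\mathbf R^n$. So $\delta:=\|F-y_0\|_{L^1(B_2)}$ satisfies
$$\delta\le C\Big(t_0M+\int_{B_2}|P(x,t)|\,dx\Big). \tag{11}$$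
On the other hand, Lemma 4 on $\{1<|x|<2\}$ with (8) gives $r\in(1,2)$ with $\sup_{S_r}|F-y_0|\le C(\delta+\delta^\theta M^{1-\theta})$. By (4), $\operatorname{diam}F(S_r)\ge\operatorname{diam}F(B_r)\ge1$, so this supremum is at least $\frac12$. Thus $\delta\ge c$ or $\delta^\theta\ge cM^{-(1-\theta)}$. Since $(1-\theta)/\theta=N$ and $M\ge1$, in both cases $\delta\ge c_1M^{-N}$. Choose $c_2$ so small that, with the constant of (11), $Ct_0M=Cc_2M^{-N}\le\frac12c_1M^{-N}$. Then (11) gives (10).

**Step 4 (choice of a point).** We need a point where the slope is not small, $\beta$ is small, and the local averages of $|DF|^p$ and $K^{q_0}$ are controlled. Let $Y=\{x\in B_2:|P(x,t)|\ge\sigma/(2|B_2|)\}$. The complement of $Y$ contributes at most $\sigma/2$ to (10), so $\int_Y|P(x,t)|dx\ge\sigma/2$. On $B_2$ we have $P(\cdot,t)=(DF)*\varphi_t$, so $\|P(\cdot,t)\|_{L^p(B_2)}\le\|DF\|_{L^p(B_{9/4})}\le CM$. By Hölder $\sigma/2\le CM|Y|^{(p-1)/p}$. Enlarging $C$ so that $\sigma/(CM)\le1$, and using $\frac p{p-1}\le2$,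
$$|Y|\ge\Big(\frac\sigma{CM}\Big)^{p/(p-1)}\ge\Big(\frac\sigma{CM}\Big)^2\ge\mu:=cM^{-2N-2}.$$
For $w=|DF|^p$ and $w=K^{q_0}$ we have $\int_{B_2}\big(\frac1{|B(x,t)|}\int_{B(x,t)}w\big)dx\le\int_{B_{9/4}}w$ by Fubini. So by Chebyshev, (8) and (9), each of the three subsets of $B_2$ on which, respectively,
$$\beta(x,t)^2>\frac{4\kappa}\mu,\qquad\frac1{|B(x,t)|}\int_{B(x,t)}|DF|^p>\frac{CM^p}\mu,\qquad\frac1{|B(x,t)|}\int_{B(x,t)}K^{q_0}>\frac{CT^{q_0}}\mu$$
has measure at most $\mu/4$. Together they do not cover $Y$. Fix $x\in Y$ outside all three, write $P=P(x,t)$, $b=b(x,t)$, and let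
$$\Phi(z)=\frac{F(x+tz)-b}t,\qquad z\in B_1 .$$
Then $\Phi\in\mathcal E(B_1)$, with $D\Phi(z)=DF(x+tz)$ and $K_\Phi(z)=K(x+tz)$. The substitution $h=tz$ in the definition of $\beta$ gives $\|\Phi-P\|_{L^2(B_1)}=\beta(x,t)$. With $\epsilon:=2(\kappa/\mu)^{1/2}$ we have collected
$$\|\Phi-P\|_{L^2(B_1)}\le\epsilon,\quad\|D\Phi\|_{L^p(B_1)}\le Q^C,\quad\int_{B_1}K_\Phi^{q_0}\le Q^C,\quad P=\int\varphi D\Phi,\quad Q^{-C}\le|P|\le Q^C . \tag{12}$$
The formula for $P$ uses that $\varphi$ is even; the lower bound for $|P|$ is $x\in Y$, and the upper bound follows from the formula. The constants $C$ in (12) do not depend on $\kappa$.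

We take $\epsilon=Q^{-C_*}$ with a large $C_*=C_*(n)$ to be chosen, that is, $\kappa=\epsilon^2\mu/4\in(0,1)$. Once $C_*$ is fixed, $\kappa\ge Q^{-C}$. This is not circular: $\mu$ and $Q$ depend only on $n$ and $M$, not on $\kappa$ or $t$. The order of choice is $\mu,Q$; then $C_*$; then $\epsilon,\kappa,\tau$; then $t$; then $x$.

**Step 5 ($P$ is quantitatively invertible).** A lower bound for $|P|$ alone does not exclude $\det P=0$. The distortion must be used: it forces the mean Jacobian to be large when the mean derivative is, and Lemma 3(b) says that $\det P$ is close to the mean Jacobian. By (12), (1), Hölder with exponents $n,\frac n{n-1}$, and $K_\Phi^{1/(n-1)}\le K_\Phi^{q_0}$,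
$$|P|\le\int\varphi|D\Phi|=\int\varphi K_\Phi^{1/n}J_\Phi^{1/n}\le\Big(\int\varphi J_\Phi\Big)^{1/n}\Big(\int\varphi K_\Phi^{q_0}\Big)^{(n-1)/n}.$$
So $\int\varphi J_\Phi\ge Q^{-C_1}$. By Lemma 3(b) with $\zeta=\varphi$, $\int\varphi=1$, and Hölder with the second identity in (3),
$$\Big|\int\varphi J_\Phi-\det P\Big|\le C\|\Phi-P\|_{L^{q_0}(B_1)}\big\||D\Phi|+|P|\big\|_{L^p(B_1)}^{n-1}\le Q^C\|\Phi-P\|_{L^{q_0}(B_1)} .$$
We know smallness only in $L^2$. But $2<q_0<p^*:=\frac{np}{n-p}=nq_0$, and the Sobolev embedding gives $\|\Phi-P\|_{L^{p^*}(B_1)}\le C(\|\Phi-P\|_{L^2}+\|D\Phi-P\|_{L^p})\le Q^C$. Interpolating between $L^2$ and $L^{p^*}$, $\|\Phi-P\|_{L^{q_0}}\le\epsilon^\vartheta Q^C$ with $\vartheta=\vartheta(n)\in(0,1)$. Hence, since $\epsilon=Q^{-C_*}$ and $Q\ge2$, for $C_*$ large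
$$\det P\ge Q^{-C_1}-\epsilon^\vartheta Q^C\ge\tfrac12Q^{-C_1}>0 .$$
As $\det P$ is the product of the singular values of $P$, the number $\ell:=\min_{|z|=1}|Pz|$ satisfies
$$\ell\ge\frac{\det P}{|P|^{n-1}}\ge Q^{-C_2}, \tag{13}$$
with $C_2$ independent of $C_*$.

**Step 6 (the schlicht ball).** We pass from mean-square to uniform closeness and apply Lemma 2. Lemma 4 for $u=\Phi-P$ on $\{\frac12<|z|<1\}$, where $\|u\|_{L^1}\le C\epsilon$ and $\|Du\|_{L^p}\le Q^C$, gives $r\in(\frac12,1)$ with
$$\sup_{S_r}|\Phi-P|\le C(\epsilon+\epsilon^\theta Q^C)\le\tfrac18Q^{-C_2}\le\tfrac\ell8$$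
for $C_*$ large. Fix $C_*=C_*(n)$ now, so that Steps 5 and 6 both hold. By Lemma 2 a domain $D'\subset B_r$ is mapped by $\Phi$ homeomorphically onto $B(0,\ell/4)$. So $F$ maps the domain $x+tD'\subset B(x,t)\subset B_3$ homeomorphically onto $B(b,t\ell/4)$. Since $t\ge\tau$ and $1/\kappa\le Q^C$,
$$\frac{t\ell}4\ge\tfrac14\,t_0\,e^{-CM^2/\kappa}\,Q^{-C_2}\ge\exp(-C_0M^{C_0}).\qquad\square$$

## 8. Choosing the ball: scales $(k+1)^{-2}$

Proposition 1 assumes $\operatorname{diam}F(B_3)\le L$. The problem gives no such bound, even for bounded distortion. Let $h$ be a bi-Lipschitz map of $[-1,1]^{n-1}$ onto the closed upper half of $S_1$: map the cube onto the unit ball of $\mathbf R^{n-1}$ by stretching along rays, and then $y\mapsto(\sin(\frac\pi2|y|)\frac y{|y|},\cos(\frac\pi2|y|))$. Put $Z(x',x_n)=e^{x_n}h(x')$ for $x'\in[-1,1]^{n-1}$. Extend $Z$ by reflection: each reflection of $x'$ in a face of the cube grid is matched with the reflection $y_n\mapsto-y_n$ of the image. This is consistent, since faces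 go to $\{y_n=0\}$, and it does not change the sign of the Jacobian. As $h$ is orthogonal to its own derivatives, the singular values of $DZ$ are $e^{x_n}$ times those of $Dh$ together with $1$. The Jacobian has one sign a.e., positive after a reflection of the cube if necessary. So $Z$ is locally Lipschitz with $K_Z$ bounded by a constant. With $|Z(x)|=e^{x_n}$, the maps $f_k(x)=Z(kx)/\operatorname{diam}Z(B_{k/2})$ have $\operatorname{diam}f_k(B_{1/2})=1$ and the same bound for the distortion, but
$$\operatorname{diam}f_k(B_{3/4})\ge\frac{e^{3k/4}-e^{-3k/4}}{2e^{k/2}}\to\infty .$$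

If the image grows fast, we move to where it is large. Look for a ball on which the growth is controlled; if it is not, pass to a smaller ball nearby whose image is several times larger, and repeat. Since the image stays bounded in $B_{3/4}$, this stops, and if it stops late, the factor gained is large. The usual choice would be geometric radii, say $s_k\approx8^{-k}$. This stops working as follows. The average of $e^{\lambda K_f}$ over a ball of radius $s_k$ is only bounded by $CAs_k^{-n}$. So the mean distortion $T$ on that ball is bounded by about $\lambda^{-1}\log(As_k^{-n})$, which for geometric radii is of order $k$. Proposition 1 then loses a factor $\exp(-C(Wk)^{C_0})$. The construction in Section 7 has $C_0>1$, so the gain $4^k$ does not compensate this, and the resulting bound tends to $0$ as $k\to\infty$. With radii $s_k\approx(k+1)^{-2}$ the mean distortion grows only like $\log k$, while $\sum s_k$ still converges, so that the balls do not drift to the boundary.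

**Lemma 5 (selection).** Let $f:B_1\to\mathbf R^n$ be continuous with $\operatorname{diam}f(B_{1/2})=1$, and let $s_k=\frac1{32(k+1)^2}$. There are $k\ge0$ and $a\in B_1$ with $B(a,3s_k)\subset B_{3/4}$ such that $d:=\operatorname{diam}f(B(a,s_k))$ satisfies
$$d\ge\tfrac1{34}4^k,\qquad\operatorname{diam}f(B(a,3s_k))\le100\,d .$$

*Proof.* *Start.* Choose $u,v\in B_{1/2}$ with $|f(u)-f(v)|>\frac{33}{34}$ and divide $[u,v]$ into $33$ equal pieces, each of length $<\frac1{33}<s_0$. For some piece the values of $f$ at the endpoints differ by more than $\frac1{34}$. Let $a_0\in B_{1/2}$ be its initial point. Then $d_0:=\operatorname{diam}f(B(a_0,s_0))\ge\frac1{34}$.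

*Step from $k$ to $k+1$.* Given $a_k$, let $d_k=\operatorname{diam}f(B(a_k,s_k))$. If $\operatorname{diam}f(B(a_k,3s_k))\le100d_k$, stop. Otherwise pick $u,v\in B(a_k,3s_k)$ with $|f(u)-f(v)|>100d_k$ and divide $[u,v]$ into $25$ equal pieces. Each has length $<\frac6{25}s_k<\frac14s_k\le s_{k+1}$, as $s_{k+1}/s_k=\big(\frac{k+1}{k+2}\big)^2\ge\frac14$. For some piece the endpoint values differ by more than $4d_k$. Let $a_{k+1}\in B(a_k,3s_k)$ be its initial point; then $d_{k+1}\ge4d_k$. Hence $d_k\ge4^k/34$ as long as the construction runs.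

*It stays inside and stops.* We have
$$|a_k|+3s_k\le\frac12+3\sum_{j\le k}s_j\le\frac12+\frac3{32}\cdot\frac{\pi^2}6<\frac34 ,$$
so all balls lie in $B_{3/4}$. As $4^k/34\le d_k\le\operatorname{diam}f(\overline B_{3/4})<\infty$, the construction stops. $\square$

**Combination with Proposition 1.** Let $f\in\mathcal E(B_1)$ with $\operatorname{diam}f(B_{1/2})=1$, take $k,a,d$ from Lemma 5, and put $F(x)=f(a+s_kx)/d$ on $B_3$. Then $F\in\mathcal E(B_3)$, $\operatorname{diam}F(B_1)=1$, $\operatorname{diam}F(B_3)\le100$ and $K_F(x)=K_f(a+s_kx)$. Proposition 1 with $L=100$, scaled back by the factor $d\ge\frac1{34}4^k$, gives a schlicht ball for $f$ of radius at least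
$$\tfrac1{34}\,4^k\exp\big(-C_0(100\,T_k)^{C_0}\big),\qquad T_k=\Big(\frac1{|B(a,3s_k)|}\int_{B(a,3s_k)}K_f^{q_0}\Big)^{1/q_0}. \tag{14}$$

**Proof of Theorem 1.** Let $f$ be as in the problem; by Section 3, $f\in\mathcal E(B_1)$.

**Step 1 (bound for $T_k$).** We use Jensen with $\Theta(u)=\exp(\lambda u^{1/q_0})$. Its second derivative has the sign of $\frac\lambda{q_0}u^{1/q_0}+\frac1{q_0}-1$, so $\Theta$ is convex, and it is increasing, where $\lambda u^{1/q_0}\ge q_0-1$. To stay in this range put $\tilde K=\max(K_f,q_0/\lambda)$. Writing $B=B(a,3s_k)$,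
$$e^{\lambda T_k}\le\frac1{|B|}\int_Be^{\lambda\tilde K}\le e^{q_0}+\frac1{|B|}\int_Be^{\lambda K_f}\le e^{q_0}+CA(k+1)^{2n}.$$
Since $\log(e+A)\ge1$, this gives
$$T_k\le\frac C\lambda\big(\log(e+A)+\log(k+1)\big)\le CW\big(1+\log(k+1)\big).$$

**Step 2 (gain against loss).** Insert this in (14). Using $4^k\ge e^k$, absorbing $\log34$ in the constant, and then $(1+\log(k+1))^C\le C'(k+1)^{1/2}$, the radius is at least
$$\exp\big(k-C(1+W)^C(1+\log(k+1))^C\big)\ge\exp\big(k-E(k+1)^{1/2}\big),\qquad E=C'(1+W)^{C'}.$$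
With $s=(k+1)^{1/2}$ we have $k-E(k+1)^{1/2}=s^2-Es-1\ge-1-\frac{E^2}4\ge-C''(1+W)^{C''}$ for every $k\ge0$. So $f$ has a schlicht ball of radius $\exp(-C''(1+W)^{C''})$, which depends only on $n,\lambda,A$. $\square$

**Proof of Theorem 2.** Let $q_n=\max\{2n-1,4nC_0\}$ and $q\ge q_n$. Since $q\ge q_0$, Jensen gives
$$T_k\le\Big(\frac1{|B(a,3s_k)|}\int_{B(a,3s_k)}K_f^q\Big)^{1/q}\le\big(CA(k+1)^{2n}\big)^{1/q}\le C(1+A)(k+1)^{2n/q}.$$
So the radius in (14) is at least $\exp\big(k-C(1+A)^C(k+1)^{2nC_0/q}\big)$ with $2nC_0/q\le\frac12$. As in Step 2 above, this is at least $\exp(-C(1+A)^C)$, with a larger $C$, for all $k\ge0$. $\square$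

## 9. Thin tubes: exponents $q<n-1$

**Proof of Theorem 3.** We want a homeomorphism with image in a tube of radius $\varepsilon$ that still has diameter at least $1$ on $B_{1/2}$. The length of the image is produced by a spike over a set $\{|x'|<\eta\}$ of volume about $\eta^{n-1}$, and the distortion there is just small enough in $L^q$ when $q<n-1$.

Fix $\alpha\in(0,1)$ with $q(1+\alpha(n-1))<n-1$. For $\varepsilon\in(0,\frac14)$ and $\eta\in(0,\frac18)$ write $x=(x',x_n)$, $\varrho=|x'|$, and set
$$f_0(x)=\big(g(x'),\ \varepsilon x_n+u(x')\big),\quad g(x')=\begin{cases}\varepsilon\eta^{\alpha-1}x',&\varrho\le\eta,\\ \varepsilon\varrho^{\alpha-1}x',&\varrho\ge\eta,\end{cases}\quad u(x')=\max\{0,1-\varrho/\eta\}.$$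

**Step 1 ($f_0$ is quasiconformal on $B_1$).** The map $g$ is a radial homeomorphism of $\mathbf R^{n-1}$, and $f_0$ is the product map $x\mapsto(g(x'),\varepsilon x_n)$ followed by the shear $y\mapsto(y',y_n+u(g^{-1}(y')))$. So $f_0$ is a homeomorphism. For fixed $\varepsilon,\eta$ the maps $g$ on $\{\varrho<1\}$ and $g^{-1}$ on the image ball have bounded derivatives, and $u$ is Lipschitz, so $f_0$ is bi-Lipschitz on $B_1$. Since $Df_0$ is block triangular, $J_{f_0}=\varepsilon J_g>0$ a.e. Hence $f_0$ is quasiconformal on $B_1$.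

**Step 2 (the distortion integral over the spike).** Let $\varrho<\eta$. Then $|Df_0|\le\varepsilon\eta^{\alpha-1}+\varepsilon+\eta^{-1}\le3/\eta$ and $J_{f_0}=\varepsilon^n\eta^{(\alpha-1)(n-1)}$. So
$$K_{f_0}\le3^n\varepsilon^{-n}\eta^{-n-(\alpha-1)(n-1)}=3^n\varepsilon^{-n}\eta^{-1-\alpha(n-1)}.$$
The set $\{\varrho<\eta\}\cap B_1$ has volume at most $C\eta^{n-1}$, so its contribution to $\int_{B_1}K_{f_0}^q$ is at most $C_{n,q}\,\varepsilon^{-nq}\,\eta^{\,n-1-q(1+\alpha(n-1))}$. The exponent of $\eta$ is positive, so this is at most $1$ for $\eta=\eta(\varepsilon)$ small.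

**Step 3 (the distortion integral elsewhere).** Let $\eta<\varrho<1$. Here $u=0$, and the singular values of $Df_0$ are $\varepsilon\alpha\varrho^{\alpha-1}$ (radial), $\varepsilon\varrho^{\alpha-1}$ ($n-2$ times) and $\varepsilon$. As $\varrho<1$, $|Df_0|=\varepsilon\varrho^{\alpha-1}$. With $J_{f_0}=\varepsilon^n\alpha\varrho^{(\alpha-1)(n-1)}$ we get $K_{f_0}=\varrho^{\alpha-1}/\alpha$. The contribution is at most $C_{n,q}\int_0^1\varrho^{-q(1-\alpha)+n-2}\,d\varrho$, where $C_{n,q}$ takes account of $\alpha=\alpha(n,q)$. This is finite because $q(1-\alpha)<n-1$, and it is independent of $\varepsilon$ and $\eta$.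

**Step 4 (normalization).** We have $f_0(0)=(0,1)$, and at a point with $x_n=0$, $\varrho=\eta$ the last component of $f_0$ is $0$. Both points lie in $B_{1/2}$, so $d:=\operatorname{diam}f_0(B_{1/2})\ge1$. Also $|g(x')|<\varepsilon$ for $\varrho<1$, so $f_0(B_1)\subset\{|y'|<\varepsilon\}$. Let $f=f_0/d$. Then $f$ is quasiconformal, $\operatorname{diam}f(B_{1/2})=1$, $K_f=K_{f_0}$, $\int_{B_1}K_f^q\le A(n,q)$, and $f(B_1)\subset\{|y'|<\varepsilon\}$ contains no ball of radius larger than $\varepsilon$. $\square$
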